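# Cyclic peripheral spectrum for positive semigroups, with no growth condition on the resolvent

## 1. Cyclicity on the line $\mathrm{Re}\,z=m_H$

**Theorem 1.** Let $H$ generate a positive $C_0$-semigroup on a (real or complex) Banach lattice, with $\sigma(H)\neq\emptyset$, and let $m_H=\sup\{\mathrm{Re}\,z:z\in\sigma(H)\}$. If $m_H+iy\in\sigma(H)$ for some $y\in\mathbb R$, then $m_H+iny\in\sigma(H)$ for all $n\in\mathbb Z$.

Here is what this says. The number $m_H$ is the *spectral bound* of $H$, and the part of $\sigma(H)$ on the vertical line $\mathrm{Re}\,z=m_H$ is the *peripheral spectrum*. The theorem says that a point of the peripheral spectrum at height $y$ above the real axis forces points at all heights $0,\pm y,\pm 2y,\dots$. So the peripheral spectrum is either $\{m_H\}$, or unbounded, or empty; and it is in fact never empty, because it is known that $m_H\in\sigma(H)$ whenever $\sigma(H)\ne\emptyset$. If the lattice is real, spectra are taken in its complexification.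

The statement should be compared with the following known theorem, which has one more hypothesis.

**Known theorem.** Suppose $\sigma(H)\neq\emptyset$ and
$$\sup_{\lambda>m_H,\ \lambda\in\mathbb{R}} (\lambda-m_H)\,\|(\lambda I-H)^{-1}\|<+\infty. \tag{1}$$
If $m_H+iy\in\sigma(H)$ for some real $y$, then $m_H+iny\in\sigma(H)$ for all $n\in\mathbb Z$.

The question is whether (1) can be omitted. Theorem 1 answers yes. The same method gives the corresponding result for a single operator.

**Theorem 2.** Let $Q$ be a bounded positive operator on a Banach lattice with spectral radius $r=r(Q)>0$. If $re^{i\theta}\in\sigma(Q)$, then $re^{in\theta}\in\sigma(Q)$ for all $n\in\mathbb Z$.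

Cyclicity is also the only restriction, apart from the obvious ones.

**Theorem 3.** A set $\Gamma\subset\mathbb R$ is of the form $\{y: m_H+iy\in\sigma(H)\}$ for some positive $C_0$-semigroup with $\sigma(H)\ne\emptyset$ if and only if $\Gamma$ is closed, $0\in\Gamma$ and $\mathbb Z\,\Gamma\subset\Gamma$. A set $\Gamma\subset \mathbb T$ is of the form $\sigma(Q)\cap\mathbb T$ for some positive $Q$ with $r(Q)=1$ if and only if $\Gamma$ is closed, nonempty, and $\omega\in\Gamma$ implies $\omega^n\in\Gamma$ for all $n\in\mathbb Z$.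

Throughout, $\mathbb T=\{\omega\in\mathbb C:|\omega|=1\}$, $\chi_n(\omega)=\omega^n$, $r(\cdot)$ is the spectral radius and $R(\mu,H)=(\mu I-H)^{-1}$.

## 2. Lattices, positive operators and resolvents

**Definition (Banach lattice and complexification).** A real Banach lattice is a Banach space $E$ with a vector lattice order such that $|v|\le|w|$ implies $\|v\|\le\|w\|$. Its complexification $E_{\mathbb C}=E+iE$ carries the modulus $|z|=\sup_\theta\mathrm{Re}(e^{-i\theta}z)$ (this supremum exists in $E$) and the norm $\|z\|=\|\,|z|\,\|$. A complex Banach lattice is such a complexification.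

For $E=C(K)$ with $K$ compact, $|z|$ is the pointwise modulus: $\mathrm{Re}(e^{-i\theta}z(x))$ has pointwise supremum $|z(x)|$, which is continuous in $x$, hence is the supremum in $C(K)$.

**Definition (positive operator).** A bounded operator is positive if it maps nonnegative vectors to nonnegative vectors. A $C_0$-semigroup is positive if every $S_t$ is.

For positive $Q$ we have $\mathrm{Re}(e^{-i\theta}Qv)=Q\,\mathrm{Re}(e^{-i\theta}v)\le Q|v|$ for every $\theta$, so
$$|Qv|\le Q|v|\qquad(v\in E_{\mathbb C}). \tag{2}$$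
The same argument gives $\left|\int v(t)\,dt\right|\le\int|v(t)|\,dt$ for absolutely convergent integrals of continuous $E_{\mathbb C}$-valued functions.

**Kakutani's theorem.** Let $F\in E_+$ and let $E_F=\{v\in E:|v|\le cF\text{ for some }c\}$ be the principal ideal of $F$, with the gauge norm $\|v\|_\infty=\inf\{c:|v|\le cF\}$. Then $E_F$ is lattice-isometric to $C(K)$ for some compact Hausdorff space $K$, and $F$ corresponds to the constant function $1$.

For instance, let $E=\ell^2$ and $F=(2^{-j})_j$. Then $E_F$ consists of the sequences with $|v_j|\le c\,2^{-j}$, and $v\mapsto(2^jv_j)$ identifies it with $\ell^\infty$, which is a $C(K)$.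

Moduli taken in $E_{\mathbb C}$ of elements $z=a+ib$ with $a,b\in E_F$ are the pointwise moduli in $C(K)$. Indeed $|z|\le|a|+|b|$ lies in the ideal $E_F$, so it is also the supremum of the elements $\mathrm{Re}(e^{-i\theta}z)$ inside $E_F=C(K)$. Conversely, if $|z|\in E_F$, then $|a|,|b|\le|z|$, so $a,b\in E_F$.

**Resolvent facts.** Let $H$ generate the semigroup $S_t$. The growth bound of $S$ is at least $m_H$. If $\mathrm{Re}\,\mu$ exceeds the growth bound, then for $m\ge1$
$$R(\mu,H)^m=\int_0^\infty\frac{t^{m-1}}{(m-1)!}e^{-\mu t}S_t\,dt. \tag{3}$$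
For $\mu\in\rho(H)$ we have $\sigma(R(\mu,H))\setminus\{0\}=\{(\mu-w)^{-1}:w\in\sigma(H)\}$, and $\|R(\mu,H)\|\ge1/\mathrm{dist}(\mu,\sigma(H))$.

## 3. Matrices, rotations and a Jordan block

**Matrices.** Let $e^{tH}\ge0$ on $\mathbb R^d$ for all $t\ge 0$. The off-diagonal entries of $e^{tH}=I+tH+O(t^2)$ are nonnegative, so those of $H$ are too, and $H+cI\ge0$ for all large $c$. By Perron–Frobenius $r(H+cI)$ is an eigenvalue of $H+cI$, so it equals $m_H+c$. If $m_H+iy\in\sigma(H)$, then $(m_H+c)^2+y^2\le(m_H+c)^2$, so $y=0$. This agrees with Theorem 1: a finite set closed under $y\mapsto ny$ is $\{0\}$. For single operators the finite-dimensional case is not empty: the cyclic permutation of $d$ coordinates is positive, and its spectrum is the set of all $d$-th roots of unity.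

**Rotations.** On $L^2(\mathbb R/2\pi\mathbb Z)$ let $(S_tv)(x)=v(x+\alpha t)$. The generator is diagonal in the Fourier basis with eigenvalues $i\alpha l$, $l\in\mathbb Z$. The eigenvectors are the powers $e^{ilx}$ of the one unimodular function $e^{ix}$. This is the mechanism to look for: if $z$ is an eigenvector, try powers of $z/|z|$.

**A rotation with a Jordan block.** On $L^2(\mathbb R/2\pi\mathbb Z;\mathbb C^2)$ put
$$S_t(v_1,v_2)(x)=\big(v_1(x+t)+t\,v_2(x+t),\ v_2(x+t)\big),$$
a positive $C_0$-semigroup. On the $l$-th Fourier mode, $R(\lambda,H)$ is the matrix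
$$\begin{pmatrix}(\lambda-il)^{-1}&(\lambda-il)^{-2}\\0&(\lambda-il)^{-1}\end{pmatrix}.$$
For $\lambda\notin i\mathbb Z$ these matrices are bounded uniformly in $l$, so $\sigma(H)=i\mathbb Z$ and $m_H=0$. On the mode $l=0$ the matrix $\lambda R(\lambda,H)$ has the entry $1/\lambda$, so (1) fails. The peripheral spectrum is cyclic, but the known theorem does not apply.

## 4. One inequality for all harmonics, and Theorems 1 and 2 from it

Suppose $e^{i\theta}\in\sigma(Q)$ with $r(Q)=1$, and consider $\Phi(\varphi)=\varphi(e^{-i\theta})Q$ for $\varphi\in C(\mathbb T)$. Then $\Phi(1)=Q$ and $\Phi(\chi_1)=e^{-i\theta}Q$, which has $1$ in its spectrum. But $\|\Phi(\chi_n)\|=\|Q\|$ for every $n$, so norms, and even the spectral radii of these operators, do not see whether $e^{in\theta}$ lies in $\sigma(Q)$. We need a map $\varphi\mapsto\Phi(\varphi)$ for which $\Phi(\chi_n)$ becomes small, in the sense of spectral radius, when the $n$-th point is missing from the spectrum. Resolvents have this property, and (3) shows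 that $R(\lambda+iny,H)$ arises from the positive kernel $e^{-\lambda t}S_t$ by inserting $\chi_n(e^{-iyt})$. This suggests the following abstract statement, on which everything rests.

**Proposition 4.** Let $E$ be a Banach lattice and $\Phi:C(\mathbb T)\to\mathcal L(E_{\mathbb C})$ a linear map with

* (P1) $\Phi(\varphi)v\ge0$ if $\varphi\ge 0$ and $v\ge0$;
* (P2) $|\Phi(\varphi)v|\le\|\varphi\|_\infty\Phi(1)|v|$ for all $\varphi\in C(\mathbb T)$, $v\in E_{\mathbb C}$.

Suppose $r(\Phi(1))\le1$ and there are $x_k\in E_{\mathbb C}$ with $\|x_k\|=1$ and $\|\Phi(\chi_1)x_k-x_k\|\to0$. Then for every $n\in\mathbb Z\setminus\{0\}$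
$$\|\Phi(\chi_n)\|\cdot\|\Phi(1)\|^{\,n^2-1}\ \ge\ 1 . \tag{4}$$

*Example.* On $C(\mathbb R/2\pi\mathbb Z)$ let
$$(\Phi(\varphi)v)(x)=\int_0^\infty\lambda e^{-\lambda t}\varphi(e^{-it})v(x+t)\,dt,\qquad \lambda>0.$$
For $z(x)=e^{ix}$ we get $\Phi(\chi_n)z^n=z^n$, because $e^{-int}e^{in(x+t)}=e^{inx}$. Here $\Phi(1)1=1$, and (4) reads $\|\Phi(\chi_n)\|\ge1$.

Before proving the proposition, let us see that it suffices.

**Proof of Theorem 1 from Proposition 4.** The number $m_H$ is finite: $\sigma(H)\ne\emptyset$, and $m_H$ is at most the growth bound. Replacing $S_t$ by $e^{-m_Ht}S_t$, we may assume $m_H=0$. Let $iy\in\sigma(H)$. Fix $\lambda$ larger than the growth bound of $S$. The growth bound is at least $m_H=0$, so $\lambda>0$. Put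
$$A_j=\lambda R(\lambda+ijy,H)\qquad(j\in\mathbb Z).$$

*The maps $\Phi_m$.* These are to produce all powers $A_j^m$ at once. For $m\ge1$ let
$$\Phi_m(\varphi)v=\int_0^\infty\frac{\lambda^mt^{m-1}e^{-\lambda t}}{(m-1)!}\,\varphi(e^{-iyt})\,S_tv\,dt .$$
The integral converges absolutely since $\lambda$ exceeds the growth bound, and $\Phi_m(\varphi)$ is bounded and linear in $\varphi$. (P1) holds because $S_t\ge0$, and (P2) because $|\varphi(e^{-iyt})S_tv|\le\|\varphi\|_\infty S_t|v|$ by (2). By (3) with $\mu=\lambda+ijy$,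
$$\Phi_m(\chi_j)=A_j^m\qquad(j\in\mathbb Z,\ m\ge1).$$

*Spectral radii.* We want $r(A_j)$ to detect whether $ijy\in\sigma(H)$. We have $\sigma(A_j)\setminus\{0\}=\{\lambda/(\lambda+ijy-w):w\in\sigma(H)\}$. For $w\in\sigma(H)$, $\mathrm{Re}\,w\le0$, so $|\lambda+ijy-w|\ge\lambda-\mathrm{Re}\,w\ge\lambda$. Hence $r(A_j)\le1$. Equality $|\lambda+ijy-w|=\lambda$ forces $\mathrm{Re}\,w=0$ and $\mathrm{Im}\,w=jy$, that is, $w=ijy$. Since $\sigma(H)$ is closed and nonempty, its distance to $\lambda+ijy$ is attained, so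
$$ijy\notin\sigma(H)\ \Longrightarrow\ r(A_j)<1. \tag{5}$$

*Approximate eigenvectors of $A_1$.* The point $iy+\frac1k$ lies in $\rho(H)$, at distance at most $\frac1k$ from $\sigma(H)$, so $\|R(iy+\frac1k,H)\|\ge k$. Choose unit vectors $w_k$ with $\|R(iy+\frac1k,H)w_k\|\ge k/2$, and let $x_k$ be $R(iy+\frac1k,H)w_k$ divided by its norm. Then $\|(iy+\frac1k-H)x_k\|\le\frac2k$, so $\|(iy-H)x_k\|\le\frac3k$. Now
$$A_1x_k-x_k=R(\lambda+iy,H)\big(\lambda-(\lambda+iy-H)\big)x_k=-R(\lambda+iy,H)(iy-H)x_k\to0 .$$
Since $A_1^mx_k-x_k=\sum_{j=0}^{m-1}A_1^j(A_1x_k-x_k)$, also $A_1^mx_k-x_k\to0$ for each $m$.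

*Conclusion for $n\ne0$.* We have $r(\Phi_m(1))=r(A_0)^m\le1$, so Proposition 4 applies to each $\Phi_m$ and gives
$$\|A_n^m\|\,\|A_0^m\|^{n^2-1}\ge1\qquad\text{for all }m\ge1 .$$
Take $m$-th roots and let $m\to\infty$: $r(A_n)\,r(A_0)^{n^2-1}\ge1$. Since $r(A_0)\le1$ and $n^2-1\ge0$, $r(A_n)\ge1$. By (5), $iny\in\sigma(H)$. This is why we need all $m$: a single $m$ gives a statement about norms, while (5) is about spectral radii.

*The case $n=0$* is the known fact $m_H\in\sigma(H)$. It also follows directly here: (P2) gives $|A_1^mv|\le A_0^m|v|$, so $r(A_0)\ge r(A_1)\ge1$, and (5) with $j=0$ gives $0\in\sigma(H)$. $\blacksquare$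

**Proof of Theorem 2 from Proposition 4.** Scale so that $r(Q)=1$, and let $e^{i\theta}\in\sigma(Q)$. Put $A_j=(2I-e^{-ij\theta}Q)^{-1}$ and
$$\Phi_m(\varphi)=\sum_{l\ge0}\binom{m+l-1}{l}2^{-m-l}\varphi(e^{-il\theta})Q^l .$$
The series converges absolutely because $r(Q)<2$. (P1) is clear, (P2) follows from (2) applied to $Q^l$, and the binomial series gives $\Phi_m(\chi_j)=A_j^m$.

The spectral radius is $r(A_j)=\sup_{w\in\sigma(Q)}|2-e^{-ij\theta}w|^{-1}$. For $|w'|\le1$ we have $|2-w'|\ge1$, with equality only for $w'=1$. So $r(A_j)\le1$, and by compactness of $\sigma(Q)$, $r(A_j)<1$ if $e^{ij\theta}\notin\sigma(Q)$.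

Since $r(Q)=1$, the point $e^{i\theta}$ lies in $\partial\sigma(Q)$. Hence there are unit vectors $x_k$ with $(I-e^{-i\theta}Q)x_k\to0$. Then $A_1x_k-x_k=A_1\big(I-(2I-e^{-i\theta}Q)\big)x_k=-A_1(I-e^{-i\theta}Q)x_k\to0$, and so $A_1^mx_k-x_k\to0$ as before.

For $n\ne0$, Proposition 4 gives $\|A_n^m\|\|A_0^m\|^{n^2-1}\ge1$ for all $m$, hence $r(A_n)r(A_0)^{n^2-1}\ge1$, hence $r(A_n)\ge1$ and $e^{in\theta}\in\sigma(Q)$. For $n=0$, $|A_1^mv|\le A_0^m|v|$ gives $r(A_0)\ge r(A_1)\ge1$, so $1\in\sigma(Q)$. $\blacksquare$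

It remains to prove Proposition 4. The proof occupies Sections 5 to 8.

## 5. An exact eigenvector, a space $C(K)$ and measures on $\mathbb T\times K$

**Step 0 (exact eigenvector).** The purpose is to replace approximate eigenvectors by one true eigenvector. Let
$$\hat E=\ell^\infty(E)/c_0(E),$$
the quotient of a Banach lattice by a closed ideal, hence a Banach lattice; the quotient map is a lattice homomorphism, and the norm of the class of $(x_k)$ is $\limsup\|x_k\|$. As an example, let $E=\ell^2$ and let $Me_k=(1-\frac1k)e_k$. Then $M$ has no fixed vector except $0$, but the class of $(e_k)_k$ is a fixed vector of the operator induced on $\hat E$, because $Me_k-e_k=-e_k/k\to0$.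

Moduli in $\hat E_{\mathbb C}=\ell^\infty(E_{\mathbb C})/c_0(E_{\mathbb C})$ are computed coordinatewise. To see this, let $\mu_N(x)$ be the maximum of $\mathrm{Re}(e^{-i\theta}x)$ over the $N$ angles $\theta=2\pi j/N$, with $N\ge3$. Then $\cos(\pi/N)|x|\le \mu_N(x)\le|x|$ (check it pointwise in a space $C(K)$ as in Section 2). Finite suprema pass to the quotient, so for the class $z$ of $(x_k)$ and the class $c$ of $(|x_k|)$ we get $\cos(\pi/N)\,c\le \mu_N(z)\le|z|$. Also $|z|\le c$, because $c\ge\mathrm{Re}(e^{-i\theta}z)$ for every $\theta$. Let $N\to\infty$: $|z|=c$.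

Acting coordinatewise, the $\Phi(\varphi)$ preserve $c_0(E_{\mathbb C})$ and induce a linear map $\hat\Phi$. It satisfies (P1), because a nonnegative class $v=|v|$ has a nonnegative representative, and (P2), by the formula for moduli. Clearly $\|\hat\Phi(\varphi)\|\le\|\Phi(\varphi)\|$ and $\|\hat\Phi(1)^k\|\le\|\Phi(1)^k\|$, so $r(\hat\Phi(1))\le1$. The class $z$ of $(x_k)$ has norm $1$ and satisfies $\hat\Phi(\chi_1)z=z$. Since $n^2-1\ge0$, inequality (4) for $\hat\Phi$ implies (4) for $\Phi$. So from now on we write $E,\Phi$ for $\hat E,\hat\Phi$, put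
$$T=\Phi(1),\qquad D=\Phi(\chi_n),$$
and assume
$$\Phi(\chi_1)z=z,\quad z\neq0,\qquad f:=|z| .$$
By (P2), $f=|\Phi(\chi_1)z|\le Tf$. Hence $f\le T^kf$ for all $k\ge0$, and $\|T\|\ge1$.

**Step 1 (passing to $C(K)$).** The purpose is to have functions that can be divided, raised to powers and multiplied. Let
$$F=\sum_{k\ge0}2^{-k}T^kf,$$
which converges because $r(T)\le1<2$. Then $TF=2(F-f)\le2F$ and $T^kf\le2^kF$. By Kakutani's theorem we identify $E_F$ with $C(K)$, $F$ becoming $1$. For complex $v$ in $C(K)$, (P2) gives $|\Phi(\varphi)v|\le\|\varphi\|_\infty\|v\|_\infty TF$, so each $\Phi(\varphi)$ maps $C(K)$ (complex functions) to itself and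
$$\|\Phi(\varphi)v\|_\infty\le2\|\varphi\|_\infty\|v\|_\infty . \tag{6}$$
There are now two norms on $C(K)$: the sup norm $\|\cdot\|_\infty$, and the norm $\|\cdot\|$ of $E$, which is a lattice norm with $\|v\|\le\|F\|\,\|v\|_\infty$. Operator norms such as $\|T\|$, $\|D\|$ refer to $\|\cdot\|$. The elements $z$, $f$ and
$$a_k:=T^kf\ge f\qquad(k\ge0)$$
lie in $C(K)$.

The lattice norm satisfies a Hölder inequality. For $a,b\in C(K)_+$ and $0<\alpha<1$,
$$\|a^\alpha b^{1-\alpha}\|\le\|a\|^\alpha\|b\|^{1-\alpha}. \tag{7}$$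
This is trivial if $a$ or $b$ is $0$. Otherwise put $N=\|a\|^\alpha\|b\|^{1-\alpha}$. By Young's inequality, pointwise $a^\alpha b^{1-\alpha}\le N\big(\alpha\, a/\|a\|+(1-\alpha)\,b/\|b\|\big)$, and the right side has norm at most $N$.

**Step 2 (measures).** The purpose is to write all the operators $\Phi(\varphi)$ at a given point as integrals against one positive measure. For each $x\in K$ there is a finite positive Radon measure $M_x$ on $\mathbb T\times K$ with
$$(\Phi(\varphi)v)(x)=\int\varphi(\omega)v(y)\,dM_x(\omega,y)\qquad(\varphi\in C(\mathbb T),\ v\in C(K)). \tag{8}$$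
Fix $x$. The bilinear form $(\varphi,v)\mapsto(\Phi(\varphi)v)(x)$ defines a linear functional $\ell$ on the algebraic tensor product $\mathcal A=C(\mathbb T)\otimes C(K)\subset C(\mathbb T\times K)$.

First, $\ell$ is positive on $\mathcal A$. Let $q=\sum_i\varphi_i\otimes v_i\ge0$, a finite sum. Take a partition of unity $(\psi_j)$ on $\mathbb T$ with small supports, points $\omega_j\in\operatorname{supp}\psi_j$, and put $q'=\sum_j\psi_j\otimes q(\omega_j,\cdot)$. Each $q(\omega_j,\cdot)$ is a nonnegative element of $C(K)$, so $\ell(q')\ge0$ by (P1). On the other hand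
$$\ell(q')=\sum_i\Big(\Phi\Big(\sum_j\varphi_i(\omega_j)\psi_j\Big)v_i\Big)(x).$$
As the partition is refined, $\sum_j\varphi_i(\omega_j)\psi_j\to\varphi_i$ uniformly, so $\ell(q')\to\ell(q)$ by (6). Hence $\ell(q)\ge0$.

Second, $\ell$ extends. For real $q\in\mathcal A$ we have $\|q\|_\infty\pm q\ge0$, so $\ell(q)$ is real and $|\ell(q)|\le\ell(1)\|q\|_\infty$. By Stone–Weierstrass the real functions in $\mathcal A$ are dense in the real continuous functions on $\mathbb T\times K$, so $\ell$ extends continuously. The extension is positive: if $q\ge0$ and $q_j\to q$ uniformly with $q_j\in\mathcal A$ real, then $q_j+\|q-q_j\|_\infty\ge0$, so $\ell(q_j)+\ell(1)\|q-q_j\|_\infty\ge0$; let $j\to\infty$. Riesz's theorem gives $M_x$, and (8) holds for complex $\varphi,v$ by linearity, since $\mathcal A$ is closed under complex conjugation.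

In the example after Proposition 4, where $K=\mathbb R/2\pi\mathbb Z$ and $F$ is a constant multiple of $1$, $M_x$ is the image of the measure $\lambda e^{-\lambda t}\,dt$ under $t\mapsto(e^{-it},x+t)$.

## 6. Powers of $z/|z|$: the case $Tf=f$, and how it breaks

On the open set $\Omega=\{f>0\}\subset K$ put
$$u=z/f,\quad |u|=1,\qquad g=\frac{Tf}{f}-1\ge0 .$$
The function $g$ measures how far $f$ is from being fixed by $T$. The key computation is local. Fix $x\in\Omega$ and let $h(\omega,y)=\omega\,u(y)\,\overline{u(x)}$ on $\mathbb T\times\Omega$, so $|h|=1$. Evaluate $\Phi(\chi_1)z=z$ at $x$ and multiply by $\overline{u(x)}$; evaluate $Tf=(1+g)f$ at $x$: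
$$\int_{\mathbb T\times\Omega}h\,f\,dM_x=f(x),\qquad \int_{\mathbb T\times\Omega} f\,dM_x=(1+g(x))f(x).$$
(Here and below $f$ under the integral is $f(y)$.) Subtracting real parts,
$$\int_{\mathbb T\times\Omega}(1-\mathrm{Re}\,h)\,f\,dM_x=g(x)f(x). \tag{9}$$

**The case $Tf=f$.** Then $g=0$, and (9) says $h=1$ $M_x$-almost everywhere on $\mathbb T\times\Omega$. Let $z_n=u^nf$ on $\Omega$ and $z_n=0$ off $\Omega$; it is continuous because $|z_n|=f$. For $x\in\Omega$,
$$(Dz_n)(x)=\int_{\mathbb T\times\Omega}\omega^nu(y)^nf\,dM_x=u(x)^n\int_{\mathbb T\times\Omega} h^nf\,dM_x=u(x)^nf(x),$$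
and off $\Omega$, $|Dz_n|\le Tf=f=0$. So $Dz_n=z_n$, $\|D\|\ge1$, and (4) holds. The equality $Tf=f$ is automatic, for example, if there is a strictly positive functional $\psi$ with $\psi\circ T\le\psi$: then $Tf-f\ge0$ and $\psi(Tf-f)\le0$.

**Where this stops.** In general only $f\le Tf$ is available, even when $r(T)\le1$ and there is an exact eigenvector. Take $E=\mathbb R^3$,
$$Q=\begin{pmatrix}1&0&2\\0&0&1\\0&1&0\end{pmatrix},\qquad z=\begin{pmatrix}1\\1\\-1\end{pmatrix},\qquad Qz=-z,\qquad f=|z|=\begin{pmatrix}1\\1\\1\end{pmatrix},\qquad Qf=\begin{pmatrix}3\\1\\1\end{pmatrix}.$$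
The eigenvalues of $Q$ are $1,1,-1$, so $r(Q)=1$. With $\Phi(\varphi)=\varphi(-1)Q$ we have $\Phi(\chi_1)z=z$, $T=Q$ and $g=(2,0,0)$. The candidate $u^2f=f$ is not fixed by $\Phi(\chi_2)=Q$; the fixed vectors of $Q$ are the multiples of $(1,0,0)$.

**Small defects are harmless.** We have $1-\cos n\phi=2\sin^2\frac{n\phi}2\le n^2\cdot 2\sin^2\frac\phi2=n^2(1-\cos\phi)$, because $|\sin n\beta|\le|n||\sin\beta|$. So (9) gives
$$\int_{\mathbb T\times\Omega}(1-\mathrm{Re}\,h^n)f\,dM_x\le n^2g(x)f(x),\qquad\text{hence}\qquad \mathrm{Re}\int_{\mathbb T\times\Omega}h^nf\,dM_x\ge\big(1-(n^2-1)g(x)\big)f(x). \tag{10}$$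
Therefore $|Dz_n|\ge(1-(n^2-1)g)f$ on $\Omega$: a loss of order $(n^2-1)g$. On the other side there is a gain, $Tf=(1+g)f$. Combine them in a geometric mean with exponent $s$. The function
$$\gamma\mapsto-s\log\big(1-(n^2-1)\gamma\big)-(1-s)\log(1+\gamma) \tag{11}$$
vanishes at $0$ and has derivative $s(n^2-1)-(1-s)=sn^2-1$ there. If $s<1/n^2$ this is negative, so for some $g_0>0$ with $(n^2-1)g_0<1$ the function is $\le0$ on $[0,g_0]$. If we had $g\le g_0$ on all of $\Omega$, then $f\le|Dz_n|^s(Tf)^{1-s}$, and (7) would give $1\le\|D\|^s\|T\|^{1-s}$ for this $s$. This explains the shape of (4): at $s=1/n^2$ the right side is $(\|D\|\,\|T\|^{n^2-1})^{1/n^2}$.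

The remaining obstacle is the set where $g>g_0$. In the matrix example $g=2$ at the first coordinate, and with $n=2$ the lower bound in (10) is $-5f$, which says nothing.

**Weights that decay where $g$ is large.** At a point with $g>g_0$, $Tf$ exceeds $f$ by a definite factor. So we replace $f$ by a function that is penalized for growth under $T^k$: for large $L$, put $V_k=f\cdot(f/a_k)^{L-1}$ with $a_k=T^kf$. In the matrix example $a_k=(2k+1,1,1)$ and $V_k=((2k+1)^{1-L},1,1)$, so the weight dies exactly at the bad coordinate. In general $f=V_k^{1/L}a_k^{1-1/L}$, and since $r(T)\le1$ the functions $a_k$ grow subexponentially in norm; so by (7) $V_k$ cannot decay geometrically in norm. The plan is to show that it would, if (4) failed. Note that $r(T)\le1$ is all that is used: no bound on $\|T^k\|$ is needed.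

For this plan we need a version of $|Dz_n|\ge(1-(n^2-1)g)f$ with $V_k$ in place of $f$. For the operator $T$ the passage from $f=V_k^{1/L}a_k^{1-1/L}$ to $V_k$ is Hölder's inequality. For $D$ there are oscillating factors $c=\omega^nu^n$ under the integral, and Hölder's inequality
$$\Big|\int c\,V^{1/L}a^{1-1/L}\Big|\le\Big|\int c\,V\Big|^{1/L}\Big(\int a\Big)^{1-1/L}$$
is false. Take two unit point masses, $L=2$, $c=(1,-1)$, $V=(1,1)$, $a=(4,1)$: the left side is $2-1=1$ and the right side is $0$. However, with $f=(2,1)$ and $r=f/a=(\frac12,1)$, the integrals $\int cVr^{i\tau}=2^{-i\tau}-1$ are nonzero for most $\tau$. So we should allow the extra phases $r^{i\tau}$, which do not change $|V|$, and average over $\tau$. Interpolation in a strip does this.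

## 7. A three-lines lemma with an average on one side

**Lemma 5.** Let $L>1$. There is a probability measure $P$ on $\mathbb R$, depending only on $L$, such that for every $G$ bounded and continuous on $\{0\le\mathrm{Re}\,w\le L\}$ and analytic inside,
$$\sup_\tau|G(i\tau)|\le A\quad\Longrightarrow\quad |G(1)|\le A^{1-1/L}\Big(\int_{\mathbb R}|G(L+i\tau)|\,dP(\tau)\Big)^{1/L}.$$

*Proof.* We may assume $G\not\equiv0$.

*A maximum principle for the strip.* Let $v$ be subharmonic and bounded above in the open strip, with $\limsup v\le0$ at every finite boundary point. Then $v\le0$. To see this, let $0<c<\pi/L$ and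
$$b(w)=\mathrm{Re}\cos\big(c(w-L/2)\big)=\cos\big(c(\mathrm{Re}\,w-L/2)\big)\cosh(c\,\mathrm{Im}\,w).$$
Since $|c(\mathrm{Re}\,w-L/2)|\le cL/2<\pi/2$, $b$ is positive and harmonic and tends to $\infty$ as $|\mathrm{Im}\,w|\to\infty$. For $\delta>0$ the maximum principle on long rectangles gives $v-\delta b\le0$. Let $\delta\to0$.

*Harmonic measure.* The map $w\mapsto e^{i\pi w/L}$ takes the strip conformally onto the upper half-plane. So a bounded continuous function on the two boundary lines has a Poisson integral, which is bounded and harmonic in the strip and continuous on its closure. Its value at $w=1$ is the integral of the data against positive measures $P_0$ on $\mathrm{Re}\,w=0$ and $P_1$ on $\mathrm{Re}\,w=L$, of total mass $1$. By the maximum principle above, applied to differences in both signs, the bounded harmonic function $\mathrm{Re}\,w/L$ is the Poisson integral of its boundary values, which are $0$ and $1$. Evaluate at $1$: $P_1$ has mass $1/L$, so $P_0$ has mass $1-1/L$. Put $P=LP_1$, regarded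 as a measure in $\tau$.

*The estimate.* Let $\varepsilon>0$, and let $h$ be the Poisson integral of $\log(|G|+\varepsilon)$, which is bounded and continuous on the boundary. Then $v=\log|G|-h$ is subharmonic and bounded above, and $\limsup v\le0$ at every finite boundary point. So $v\le0$. At $w=1$, using $|G|\le A$ on the left line and Jensen's inequality for $P$ on the right line,
$$\log|G(1)|\le\Big(1-\frac1L\Big)\log(A+\varepsilon)+\frac1L\log\Big(\int_{\mathbb R}|G(L+i\tau)|\,dP(\tau)+\varepsilon\Big).$$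
Exponentiate and let $\varepsilon\to0$. $\square$

It matters that $P$ depends only on $L$. We shall apply the lemma at each $x\in K$ with a different $G$, and the averages must fit together into one element of $C(K)$.

## 8. Decay of the weights

We continue with $E,\Phi,T,D,z,f,a_k,u,g,\Omega,M_x$ as in Sections 5 and 6.

**Step 3 (the weights).** This step fixes the functions to be iterated. Let $L>1$; it will be chosen in Step 6, in terms of $\|D\|,\|T\|,n$ only. On $\Omega$ let $r_k=f/a_k\in(0,1]$, and put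
$$V_k:=f\,r_k^{L-1}=a_kr_k^{L}=f^{L}a_k^{1-L}\ \text{ on }\Omega,\qquad V_k:=0\ \text{ off }\Omega .$$
Since $0\le V_k\le f$ and $f$ is continuous and vanishes off $\Omega$, $V_k\in C(K)_+$. Also $V_0=f$, and on all of $K$
$$f=V_k^{1/L}a_k^{1-1/L}. \tag{12}$$

**Step 4 (first inequality).** This step shows that passing from $V_k$ to $V_{k+1}$ costs a factor that is small where $g$ is large. On $\Omega$:
$$V_{k+1}\le(1+g)^{-L}\,TV_k. \tag{13}$$
Let $x\in\Omega$. By (8) with $\varphi=1$, (12), and Hölder's inequality for $M_x$ with exponents $L$ and $L/(L-1)$,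
$$(1+g(x))f(x)=Tf(x)\le (TV_k(x))^{1/L}(Ta_k(x))^{1-1/L}=(TV_k(x))^{1/L}a_{k+1}(x)^{1-1/L}.$$
Raise to the power $L$ and multiply by $a_{k+1}(x)^{1-L}$: the left side becomes $(1+g(x))^LV_{k+1}(x)$. This is (13).

**Step 5 (second inequality).** This step does the same with $D$ in place of $T$, using Lemma 5 where Hölder's inequality fails. For $\tau\in\mathbb R$ let
$$B_\tau=u^nV_kr_k^{i\tau}\ \text{ on }\Omega,\qquad B_\tau=0\ \text{ off }\Omega .$$
Then $|B_\tau|=V_k\le f$, so $B_\tau\in C(K)$. We have $|r^{i\tau}-r^{i\tau'}|\le|\tau-\tau'||\log r|$, and $r^{L-1}|\log r|\le\frac1{e(L-1)}$ for $0<r\le1$, so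
$$\|B_\tau-B_{\tau'}\|_\infty\le|\tau-\tau'|\sup_\Omega f\,r_k^{L-1}|\log r_k|\le|\tau-\tau'|\,\frac{\|f\|_\infty}{e(L-1)}.$$
Let $P$ be the measure of Lemma 5. By this estimate and (6), $\tau\mapsto|DB_\tau|$ is bounded and continuous into $C(K)$, so
$$W_k:=\int_{\mathbb R}|DB_\tau|\,dP(\tau)$$
is a well-defined Bochner integral in $C(K)$, hence also in $E$, since $\|v\|\le\|F\|\|v\|_\infty$. Evaluation at a point is continuous, so $W_k(x)=\int|(DB_\tau)(x)|\,dP(\tau)$. Since $\|B_\tau\|=\|V_k\|$ and $P$ is a probability measure,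
$$\|W_k\|\le\int\|DB_\tau\|\,dP(\tau)\le\|D\|\,\|V_k\|. \tag{14}$$

*Claim.* At all $x\in\Omega$ with $(n^2-1)g(x)<1$:
$$V_{k+1}\le\big(1-(n^2-1)g\big)^{-L}\,W_k . \tag{15}$$

*Proof of the claim.* Fix such an $x$. For $0\le\mathrm{Re}\,w\le L$ let
$$G(w)=\int_{\mathbb T\times\Omega}\omega^nu(y)^n\,a_k(y)\,r_k(y)^{w}\,dM_x(\omega,y).$$
Since $0<r_k\le1$, the integrand is bounded in modulus by $a_k$, and it is entire in $w$. So $G$ is bounded and continuous on the closed strip by dominated convergence, and analytic inside by Fubini and Morera. Now read off $G$ at three places.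

* On $\mathrm{Re}\,w=0$: $|G|\le\int a_k\,dM_x=Ta_k(x)=a_{k+1}(x)$.
* At $w=L+i\tau$: $a_kr_k^{L+i\tau}=V_kr_k^{i\tau}$, so $G(L+i\tau)=\int\omega^nB_\tau(y)\,dM_x=(DB_\tau)(x)$.
* At $w=1$: $a_kr_k=f$, so $G(1)=\int_{\mathbb T\times\Omega}\omega^nu(y)^nf(y)\,dM_x$. With $h=\omega\,u(y)\overline{u(x)}$ we have $\overline{u(x)}^{\,n}G(1)=\int_{\mathbb T\times\Omega} h^nf\,dM_x$, so (10) gives $|G(1)|\ge\big(1-(n^2-1)g(x)\big)f(x)>0$.

Lemma 5 with $A=a_{k+1}(x)$ gives $|G(1)|\le a_{k+1}(x)^{1-1/L}W_k(x)^{1/L}$. Raising to the power $L$,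
$$\big(1-(n^2-1)g(x)\big)^Lf(x)^L\le a_{k+1}(x)^{L-1}W_k(x).$$
Multiply by $a_{k+1}(x)^{1-L}$ to get (15). $\square$

**Step 6 (contradiction).** This step combines (13) and (15) into geometric decay of $\|V_k\|$, on the assumption that (4) fails, and plays it against $r(T)\le1$. Suppose
$$\|D\|\,\|T\|^{n^2-1}<1 .$$
For $s=1/n^2$ we have $\|D\|^s\|T\|^{1-s}=(\|D\|\|T\|^{n^2-1})^{1/n^2}<1$. By continuity in $s$, fix $s\in(0,1/n^2)$ with $\|D\|^s\|T\|^{1-s}<1$. Since $sn^2<1$, the discussion of the function (11) gives $g_0>0$ with $(n^2-1)g_0<1$ and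
$$\big(1-(n^2-1)\gamma\big)^{-s}(1+\gamma)^{-(1-s)}\le1\qquad(0\le\gamma\le g_0). \tag{16}$$
Now choose $L>1$ so large that
$$\rho:=\|D\|^s\|T\|^{1-s}+(1+g_0)^{-L}\|T\|<1 .$$
The order of choices is $s$, then $g_0$, then $L$. This is consistent, because (16) remains true when raised to the power $L$.

At points of $\Omega$ with $g\le g_0$, multiply the $s$-th power of (15) by the $(1-s)$-th power of (13). The factors involving $g$ are the $L$-th power of the left side of (16) at $\gamma=g$, so $V_{k+1}\le W_k^s(TV_k)^{1-s}$. At points of $\Omega$ with $g>g_0$, (13) gives $V_{k+1}\le(1+g_0)^{-L}TV_k$. Off $\Omega$, $V_{k+1}=0$. Hence on all of $K$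
$$V_{k+1}\le W_k^s(TV_k)^{1-s}+(1+g_0)^{-L}\,TV_k .$$
Take norms in $E$, using (7) and (14):
$$\|V_{k+1}\|\le\|D\|^s\|V_k\|^s\,\|T\|^{1-s}\|V_k\|^{1-s}+(1+g_0)^{-L}\|T\|\|V_k\|=\rho\|V_k\| .$$
Since $V_0=f$, $\|V_k\|\le\rho^k\|f\|$. Now (12) and (7) give
$$\|f\|\le\|V_k\|^{1/L}\|a_k\|^{1-1/L}\le\rho^{k/L}\,\|T^k\|^{1-1/L}\,\|f\| .$$
As $f\ne0$, we may divide by $\|f\|$, take $k$-th roots and let $k\to\infty$:
$$1\le\rho^{1/L}\,r(T)^{1-1/L}\le\rho^{1/L}<1,$$
a contradiction. This proves Proposition 4, and with it Theorems 1 and 2. $\blacksquare$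

## 9. Every closed cyclic set occurs

**Proof of Theorem 3.** *Necessity.* For semigroups, $\Gamma$ is closed because the spectrum is closed, $0\in\Gamma$ because $m_H\in\sigma(H)$, and $\mathbb Z\Gamma\subset\Gamma$ by Theorem 1. For operators, $\Gamma=\sigma(Q)\cap\mathbb T$ is closed, it is nonempty because $r(Q)=1$, and it is closed under $\omega\mapsto\omega^n$ by Theorem 2.

*Sufficiency for semigroups.* The construction is a direct sum of rotations with different speeds. Let $\Gamma\subset\mathbb R$ be closed with $0\in\Gamma$ and $\mathbb Z\Gamma\subset\Gamma$, and let $(\alpha_j)_{j\in\mathbb N}$ be dense in $\Gamma$, repetitions allowed. On $L^2(\mathbb N\times\mathbb R/2\pi\mathbb Z)$ put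
$$(S_tv)(j,x)=v(j,x+\alpha_jt).$$
Each $S_t$ is positive. In the Fourier basis in $x$, $S_t$ is diagonal with entries $e^{i\alpha_jlt}$ ($j\in\mathbb N$, $l\in\mathbb Z$), so $(S_t)$ is a unitary $C_0$-group whose generator $H$ is diagonal with eigenvalues $i\alpha_jl$. Hence $\sigma(H)=\overline{\{i\alpha_jl\}}$. All $\alpha_jl$ lie in $\Gamma$, which is closed, and those with $l=1$ are dense in $\Gamma$; so $\sigma(H)=i\Gamma$, which is nonempty, and $m_H=0$.

*Sufficiency for operators.* Let $\Gamma\subset\mathbb T$ be closed, nonempty and closed under all powers $\omega\mapsto\omega^n$. Take $(e^{i\theta_j})_{j\in\mathbb N}$ dense in $\Gamma$ and, on the same space, $(Qv)(j,x)=v(j,x+\theta_j)$. This $Q$ is positive, unitary and diagonal in the Fourier basis with entries $e^{il\theta_j}$. So $r(Q)=1$ and $\sigma(Q)=\overline{\{e^{il\theta_j}\}}=\Gamma$. $\blacksquare$
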